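\title{Partial sums of lacunary series with bounded coefficients are dense in the plane}

\begin{abstract}
Let $(n_j)$ be positive integers with $n_{j+1}/n_j\ge\lambda>1$, and let $(a_j)$ be complex numbers with $|a_j|\le1$ and $\sum|a_j|^2=\infty$. We prove that for almost every real $t$ the partial sums $\sum_{j\le N}a_je^{in_jt}$, $N\ge1$, are dense in $\mathbb C$. The starting point is the known fact that these sums return to within a bounded distance of every point. To pass from a bounded distance to an arbitrarily small one, we study how the partial sums move when $t$ is perturbed. The attainable displacements form a closed semigroup that meets every disc of a fixed radius, hence a closed group, and a second-difference argument shows that this group is the whole plane. An example with $a_j=(\log(j+2))^{1/2+\delta}$ shows that the boundedness of the coefficients cannot be relaxed by much.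
\end{abstract}

\section{The question and the result}\label{sec:intro}

A sequence $(n_j)_{j\ge1}$ of positive integers is \emph{lacunary} if $n_{j+1}/n_j\ge\lambda$ for all $j$ and some $\lambda>1$. Given such a sequence and complex coefficients $(a_j)_{j\ge1}$, put
\begin{equation}\label{eq:sN}
s_N(t)=\sum_{j=1}^Na_je^{in_jt},\qquad V_N=\sum_{j=1}^N|a_j|^2\qquad(t\in\mathbb R,\ N\ge1).
\end{equation}
A sequence of complex numbers is \emph{recurrent} if it is dense in $\mathbb C$. Such a sequence enters every disc infinitely often, because a disc with finitely many points removed still contains a disc. We assume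
\begin{equation}\label{eq:hyp}
\sum_{j=1}^\infty|a_j|^2=\infty,\qquad |a_j|\le1\ \text{ for all }j,
\end{equation}
which allows coefficients that do not decay, such as $a_j=1$. The question is this: \emph{must $(s_N(t))_{N\ge1}$ be recurrent for almost every $t$, for every lacunary $(n_j)$ and every $(a_j)$ satisfying \eqref{eq:hyp}?}

A random walk suggests the answer. While $e^{in_jt}$ turns once around the circle, the exponentials with much smaller index hardly move, so the functions $e^{in_jt}$ resemble independent rotations, uniformly distributed on the circle. In that model $s_N$ is a planar walk with mean $0$ and variance $V_N$. It is approximately Gaussian, and it lies in a fixed disc of radius $\varepsilon$ with probability about $\varepsilon^2/V_N$. Since $V_N\le N$, the expected number of visits is at least of the order $\varepsilon^2\sum1/N=\infty$, so one guesses that the answer is yes. For $a_j=1$ the series diverges only logarithmically, and the heuristic leaves little room.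

Each hypothesis is needed. For $n_j=j$ and $a_j=1$ the sums $s_N(t)=e^{it}(e^{iNt}-1)/(e^{it}-1)$ are bounded when $t\notin2\pi\mathbb Z$. If $\sum|a_j|^2<\infty$, then $(s_N(t))$ converges for almost every $t$; this is Kolmogorov's theorem on lacunary trigonometric series with square-summable coefficients. If $a_j=(\log(j+2))^{1/2+\delta}$, then $\sum1/V_N<\infty$, and Proposition~\ref{prop:log} shows that $|s_N(t)|\to\infty$ almost everywhere for suitable lacunary frequencies.

Two results in the direction of the question are known. The first is one-dimensional: for real $\tau_j$, the sums $\sum_{j\le N}\cos(n_jt+\tau_j)$, $N\ge1$, are dense in $\mathbb R$ for almost every $t$. The second is recurrence in the plane at a fixed scale. We quote it without proof; of the two results it is the only one that we use.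

\begin{theorem}[coarse recurrence, known]\label{thm:coarse}
Let $n_{j+1}/n_j\ge\lambda>1$ and assume \eqref{eq:hyp}. There is a constant $R(\lambda)<\infty$, depending only on $\lambda$, such that for almost every $t$
\[
\sup_{a\in\mathbb C}\ \liminf_{N\to\infty}|a-s_N(t)|\le R(\lambda).
\]
\end{theorem}

This does not yet give density: a sequence that visits each point of the lattice $\mathbb Z+i\mathbb Z$ infinitely often, and no other point, returns to within distance $1$ of every $a$. We show that the partial sums have no hidden structure of this kind.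

\begin{theorem}\label{thm:main}
Let $(n_j)$ be positive integers with $n_{j+1}/n_j\ge\lambda>1$, and let $|a_j|\le1$ and $\sum|a_j|^2=\infty$. Then $\{s_N(t):N\ge1\}$ is dense in $\mathbb C$ for almost every $t\in\mathbb R$.
\end{theorem}

\begin{corollary}\label{cor:dich}
Let $(n_j)$ be lacunary and $\sup_j|a_j|<\infty$. If $\sum|a_j|^2=\infty$, then $(s_N(t))$ is dense in $\mathbb C$ for almost every $t$. If $\sum|a_j|^2<\infty$, then $(s_N(t))$ converges for almost every $t$.
\end{corollary}

\begin{proof}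
The first part is Theorem~\ref{thm:main} for the coefficients $a_j/\sup_k|a_k|$; the second is Kolmogorov's theorem.
\end{proof}

\begin{corollary}\label{cor:real}
Let $(n_j)$ be lacunary, let $(c_j)$ be a bounded real sequence with $\sum c_j^2=\infty$, and let $\tau_j\in\mathbb R$. Then the sums $\sum_{j\le N}c_j\cos(n_jt+\tau_j)$, $N\ge1$, are dense in $\mathbb R$ for almost every $t$.
\end{corollary}

\begin{proof}
Take real parts in Corollary~\ref{cor:dich} with $a_j=c_je^{i\tau_j}$.
\end{proof}

To imitate the random walk one would estimate the probability that $s_N$ lies in a disc of radius $\varepsilon$, and this requires the characteristic function of $s_N$ at frequencies $\xi$ of size up to about $1/\varepsilon$. The characteristic function is a sum over the integer relations $\sum q_jn_j=0$, of which there can be many (for instance $2\cdot2^j-2^{j+1}=0$), and we can bound that sum only for $|\xi|\le\xi_0(\lambda)$. Fourier analysis therefore sees the partial sums at a fixed scale only. The passage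 to small scales is made by an algebraic argument, which Section~\ref{sec:model} describes in the case $n_j=2^j$, $a_j=1$. Sections~\ref{sec:count} and~\ref{sec:fourier} contain the Fourier estimates, Sections~\ref{sec:base}--\ref{sec:char} the proof of Theorem~\ref{thm:main}, and Section~\ref{sec:log} the example with unbounded coefficients.

\medskip
\noindent\textbf{Conventions.} $\mathbb N=\{1,2,\dots\}$. We identify $\mathbb C$ with $\mathbb R^2$ and write $\langle z,w\rangle=\operatorname{Re}(\bar zw)$; $B(z,r)$ and $\overline B(z,r)$ are the open and closed discs. $|G|$ is the Lebesgue measure of $G\subset\mathbb R$, or the cardinality of a finite index set. The letters $C,c$ denote positive constants that depend only on $\lambda$ and may change from line to line. We put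
\[
A=\max\Big(1,\frac1{\lambda-1}\Big),\qquad\Lambda=\frac A{\lambda-1}.
\]
Fourier transforms are $\hat g(x)=\int_{\mathbb R}g(s)e^{-isx}\,ds$ on $\mathbb R$ and $\hat f(\xi)=\int_{\mathbb C}f(w)e^{-i\langle\xi,w\rangle}\,dw$ on $\mathbb C$.

\section{The idea, in the case $n_j=2^j$, $a_j=1$}\label{sec:model}

Suppose that for all $t$ in a set $E$ of positive measure the partial sums avoid a disc $B(a,\varepsilon)$, and let $t_0$ be a density point of $E$. Consider the \emph{displacements}
\[
Q_m(\tau)=s_m(t_0+\tau)-s_m(t_0)=\sum_{j\le m}x_j(e^{in_j\tau}-1),\qquad x_j=a_je^{in_jt_0}.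
\]
By Theorem~\ref{thm:coarse} we may assume that $d_N=a-s_N(t_0)$ stays bounded along a sequence of $N$. If $|Q_N(\tau)-d_N|<\varepsilon$, then $t_0+\tau\notin E$. Call $D\in\mathbb C$ \emph{attainable}, informally for now, if $Q_N(\tau)$ is close to $D$ on a proportion, bounded below independently of $N$, of a window $|\tau|\le W$ that shrinks as $N\to\infty$. Since $E$ has density one at $t_0$, a limit point of $(d_N)$ is not attainable. We reach a contradiction by proving that every $D$ is attainable. In a window of size $W\approx1/n_{m+1}$ the terms with $j\le m$ move by a bounded amount and the terms with $m<j\le N$ behave like independent variables. A local limit theorem then shows that the attainable set meets every disc of some fixed radius $R$. Three further observations turn this into the full statement.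

\medskip
\noindent\textbf{Displacements add.} Let $n_j=2^j$, $a_j=1$, $m'<m$ and $H\ge1$. For all $\tau_1,\tau_2$,
\[
Q_m(\tau_1+\tau_2)-Q_m(\tau_1)-Q_{m'}(\tau_2)=\sum_{j\le m'}x_j(e^{i2^j\tau_1}-1)(e^{i2^j\tau_2}-1)+\sum_{m'<j\le m}x_je^{i2^j\tau_1}(e^{i2^j\tau_2}-1).
\]
If $2^{m'-H+1}\tau_2\in2\pi\mathbb Z$, all terms with $j>m'-H$ vanish. If also $|\tau_1|\le b2^{-m'}$, the remaining terms total at most $2|\tau_1|\sum_{j\le m'-H}2^j\le4b2^{-H}$. So a displacement $D_1$ produced by a short shift $\tau_1$, which acts on the high frequencies, and a displacement $D_2$ produced by a long shift $\tau_2$, which acts on the low frequencies and fixes the high ones, combine to $D_1+D_2$. For general $(n_j)$ the progression $2\pi2^{-(m'-H+1)}\mathbb Z$ is replaced by a \emph{Bohr set}: the set of $\tau$ with $e^{in_j\tau}\approx1$ for the finitely many $j$ that matter. The local limit theorem must therefore hold inside Bohr sets.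

\medskip
\noindent\textbf{The semigroup is a group.} The half-plane $\operatorname{Re}z\ge0$ is a closed semigroup and not a group; it misses large discs. This is the only obstruction.

\begin{lemma}\label{lem:semigroup}
Let $\Gamma\subset\mathbb C$ be closed, let $\Gamma+\Gamma\subset\Gamma$, and suppose that $\Gamma$ meets every closed disc of radius $R$. Then $\Gamma$ is a subgroup of $\mathbb C$.
\end{lemma}

\begin{proof}
Let $D\in\Gamma$. Put $z_0=0$ and choose inductively $D_n\in\Gamma\cap\overline B(-z_{n-1}-D,R)$, $z_n=z_{n-1}+D+D_n$. Then $|z_n|\le R$, so there are pairs $m>n$ for which $z_m-z_n=(m-n)D+\sum_{n<k\le m}D_k$ is arbitrarily small. For such pairs $(m-n-1)D+\sum_{n<k\le m}D_k$ lies in $\Gamma$ and is arbitrarily close to $-D$. Since $\Gamma$ is closed, $-D\in\Gamma$, and then $0=D+(-D)\in\Gamma$.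
\end{proof}

\medskip
\noindent\textbf{No character kills the group.} A proper closed subgroup of $\mathbb C$ lies in $\{D:\langle\xi,D\rangle\in2\pi\mathbb Z\}$ for some $\xi\ne0$. If the attainable set were such a group, we would have $e^{i\langle\xi,Q_m(y)\rangle}\approx1$ for most $y$ in a Bohr set. A real trigonometric sum $\Delta$ of moderate size cannot have $e^{i\Delta}\approx1$. For one frequency, $\Delta(u)=\operatorname{Re}(ze^{iu})$ and $w=|z|^2/2$, the means of $\Delta^2$ and $\Delta^4$ over a period are $w$ and $\frac38|z|^4=\frac32w^2$, and the inequality $|e^{i\Delta}-1|^2=2(1-\cos\Delta)\ge\Delta^2-\frac1{12}\Delta^4$ shows that the mean of $|e^{i\Delta}-1|^2$ is at least $w-w^2/8$. This is useful for $w=1$ and useless for large $w$, so we need a sum whose variance we can tune; and the moments are computed over a whole window, whereas the information concerns a sparse Bohr set. Differences solve both problems. In the model, let the Bohr set be a neighborhood of $2\pi2^{-k}\mathbb Z$, and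 let $2^{k-H}\tau\in2\pi\mathbb Z$. Every $u$ is moved into $2\pi2^{-k}\mathbb Z$ by a shift $s$ with $|s|\le\pi2^{-k}$, and this shift changes $Q_m(u+\tau)-Q_m(u)$ by
\[
\Big|\sum_{j<k-H}x_je^{i2^ju}(e^{i2^j\tau}-1)(e^{i2^js}-1)\Big|\le2|s|2^{k-H}\le2\pi2^{-H}.
\]
So the first difference $Z_\tau(u)=\langle\xi,Q_m(u+\tau)-Q_m(u)\rangle$ is near $2\pi\mathbb Z$ for most $u$ in the whole window. Then so is $Z_\tau(u+h)-Z_\tau(u)$, for \emph{every} small $h$. The coefficients of this second difference contain the factors $e^{in_jh}-1$, so its variance is continuous in $h$ and vanishes at $h=0$, and the intermediate value theorem tunes it to the size at which the moment inequality gives a contradiction.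

\medskip
A Bohr set can fix only boundedly many frequencies. This suffices when the variance of a block of terms is carried by boundedly many large coefficients, as for $a_j=1$. When many small coefficients carry a definite part of the variance, as for $a_j\to0$, additivity is not available; but then those terms form a Gaussian component at all frequencies $\xi$, and every $D$ is attainable directly (Section~\ref{sec:gauss}).

\section{Counting near-relations among lacunary frequencies}\label{sec:count}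

The characteristic function of a lacunary sum, averaged over a window, is a sum over the integer vectors $q$ for which $\sum q_j\nu_j$ is close to a given number, with weights bounded by $\prod r_j^{|q_j|}$. The following lemma bounds the total weight. Throughout this section and the next, $0<\nu_1<\dots<\nu_n$ are real numbers with $\nu_{j+1}\ge\lambda\nu_j$.

\begin{lemma}\label{lem:count}
There are $r_*\in(0,\frac12]$ and $C_1\ge1$, depending only on $\lambda$, such that for all $r_1,\dots,r_n\in[0,r_*]$ and $x\in\mathbb R$ (with $0^0=1$)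
\[
\sum_{q\in\mathbb Z^n:\ |x+\sum q_j\nu_j|<\nu_1}\ \prod_{j=1}^nr_j^{|q_j|}\ \le\ C_1\exp\Big(C_1\sum_{j=1}^nr_j^3\Big).
\]
\end{lemma}

The cube matters, because the bound will compete with a Gaussian factor $\exp(-\frac14\sum r_j^2)$. It cannot be replaced by a higher power: for $\nu_j=2^j$, $r_j=r$, $x=0$, the relations $2\nu_{2k-1}-\nu_{2k}=0$ have weight $r^3$ and can be added independently, so the sum is at least $(1+r^3)^{\lfloor n/2\rfloor}$.

The proof adds one frequency at a time and keeps track of how the sum depends on $x$. With the frequencies $\nu_1,\dots,\nu_k$ available, an $x$ much smaller than $\nu_k$ may be canceled at no cost at level $k$; an $x$ comparable to $\nu_k$ costs one factor $r$; an $x$ definitely larger than $\nu_k$ costs two. If $x$ is small and one chooses $q_k=\pm1$, one pays one factor and is left with a number definitely larger than $\nu_{k-1}$, which costs two more.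

\begin{proof}
\emph{Constants.} Let $\delta=\min(\frac14,\frac{\lambda-1}{\lambda+1})$, so that $(1-\delta)\lambda\ge1+\delta$. Define $\alpha$ by $\lambda^\alpha=4$, and let $\beta=2\alpha$, $K_1=2^{\alpha+3}$. Let $K_2\ge1$ satisfy $K_2\ge16K_1\delta^{-\alpha}3^\beta$ and $K_2\ge64\sup_{y>0}y^\beta2^{-y/2}$. Choose $r_*\le\frac12$ with
\[
r_*\le\delta^\alpha/K_1,\qquad r_*\le1/K_2,\qquad r_*\le(\delta/2)^\beta/64,\qquad r_*^2\le2^{-\beta}/128 .
\]

\emph{Smoothing the weights.} To compare consecutive levels we replace $r_k$ by a slowly varying majorant. Put $\nu_0=\nu_1/\lambda$ and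
\[
\rho_k=\max\Big(\max_{1\le i\le n}r_i2^{-|i-k|},\ r_*2^{-k}\Big),\qquad0\le k\le n.
\]
Then $r_k\le\rho_k\le r_*$ for $k\ge1$, $\rho_0=r_*$, $\rho_{k-1}\le2\rho_k$, and
\[
\sum_{k\ge1}\rho_k^3\le\sum_ir_i^3\sum_{k\in\mathbb Z}8^{-|i-k|}+r_*^3\sum_{k\ge1}8^{-k}=\tfrac97\sum_ir_i^3+\tfrac17r_*^3 .
\]
The sum in the lemma increases when $r_k$ is replaced by $\rho_k$, and it becomes $\Phi_n(x)$, where $\Phi_0=\mathbf 1_{(-\nu_1,\nu_1)}$ and $\Phi_k(x)=\sum_{q\in\mathbb Z}\rho_k^{|q|}\Phi_{k-1}(x+q\nu_k)$.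

\emph{The inductive claim.} For $y\ge0$ let
\[
h_k(y)=\begin{cases}1,&0\le y<\delta\quad(\text{zone 0}),\\ K_1\rho_ky^{-\alpha},&\delta\le y<1+\delta\quad(\text{zone 1}),\\ K_2\rho_k^2y^{-\beta},&y\ge1+\delta\quad(\text{zone 2}).\end{cases}
\]
The first two conditions on $r_*$ give $h_k\le1$. We claim that
\[
\Phi_k(x)\le B_kh_k(|x|/\nu_k),\qquad B_k=B_{k-1}(1+16K_2\rho_k^3),
\]
with $B_0$ depending only on $\lambda$. For $k=0$, $\Phi_0(x)\ne0$ forces $|x|/\nu_0<\lambda$, and on $[0,\lambda)$ we have $h_0\ge\min(1,K_1r_*2^{-\alpha},K_2r_*^2\lambda^{-\beta})$; let $B_0$ be the reciprocal of this number. For the step from $k-1$ to $k$ write $\rho=\rho_k$, $B=B_{k-1}$, $y=|x|/\nu_k$, and $y'=|x+q\nu_k|/\nu_{k-1}$, so that the $q$-th term is at most $\rho^{|q|}Bh_{k-1}(y')$. We use $\rho_{k-1}\le2\rho$, $y'\ge\lambda\,\big|y-|q|\big|$, and $\sum_{|q|\ge m}\rho^{|q|}\le4\rho^m$ for $m\ge1$.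

(a) $y<\delta$. The term $q=0$ is at most $B$. For $q\ne0$ we have $y'\ge\lambda(1-\delta)\ge1+\delta$, which is zone 2, so $h_{k-1}(y')\le4K_2\rho^2$ and these terms total at most $4\rho\cdot4K_2\rho^2B$. The sum is at most $B_k$.

(b) $\delta\le y<1+\delta$. We bound the sum by $T=K_1\rho y^{-\alpha}B$. Since $y<2$, we have $\frac12T\ge4\rho B$. For $q=0$, $y'\ge\lambda y>\delta$. If $y'$ is in zone 1, the term is at most $2K_1\rho\lambda^{-\alpha}y^{-\alpha}B=\frac12T$. If $y'$ is in zone 2, it is at most $4K_2\rho^2B\le4\rho B\le\frac12T$. The terms $q\ne0$ total at most $4\rho B\le\frac12T$.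

(c) $y\ge1+\delta$. We bound the sum by $T=K_2\rho^2y^{-\beta}B$.
\begin{itemize}
\item $q=0$: $y'\ge\lambda y$ is in zone 2, and the term is at most $4K_2\rho^2\lambda^{-\beta}y^{-\beta}B=\frac14T$.
\item $q=\pm1$: $y'\ge\lambda(y-1)\ge\delta$. Zone 1 occurs only if $\lambda(y-1)<1+\delta$, which forces $y<3$; such terms total at most $2\rho\cdot2K_1\rho\delta^{-\alpha}B\le\frac14K_23^{-\beta}\rho^2B\le\frac14T$. Since $y-1\ge\frac\delta{1+\delta}y\ge\frac\delta2y$, the terms in zone 2 total at most $2\rho\cdot4K_2\rho^2(y-1)^{-\beta}B\le8r_*(2/\delta)^\beta T\le\frac18T$.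
\item $|q|\ge\max(2,y/2)$: with $m=\lceil\max(2,y/2)\rceil$ these terms total at most $4\rho^mB\le4\rho^22^{2-m}B\le16\rho^22^{-y/2}B\le\frac14T$.
\item $2\le|q|<y/2$: here $y>4$ and $y'\ge y/2>2$ is in zone 2, so these terms total at most $4\rho^2\cdot4K_2\rho^2(y/2)^{-\beta}B\le16r_*^22^\beta T\le\frac18T$.
\end{itemize}
The fractions add up to $1$. This proves the claim, and $\Phi_n\le B_n\le B_0\exp(16K_2\sum_{k\ge1}\rho_k^3)$ gives the lemma.
\end{proof}

\section{Windows, characteristic functions and moments}\label{sec:fourier}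

\subsection*{Two windows}
We average over $\tau$ of size about $W$, and we want two incompatible properties: the Fourier transform of the weight should have compact support, so that only near-relations contribute, and the weight itself should have compact support, so that slowly varying terms stay bounded. We use one weight for each purpose and a norm that transfers estimates from the first to the second.

The first weight is the Fej\'er density
\[
\phi(x)=\frac1{2\pi}\Big(\frac{\sin(x/2)}{x/2}\Big)^2,\qquad\phi_W(\tau)=W^{-1}\phi(\tau/W),\qquad\int\phi_W(\tau)e^{i\theta\tau}\,d\tau=(1-W|\theta|)_+ .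
\]
It satisfies $\phi\le\frac1{2\pi}$, $\phi\ge c$ on $[-1,1]$, and $\int_{|x|>b}\phi\le\frac4{\pi b}$. For the second, fix a smooth, even, nonzero $\chi_0\ge0$ supported in $[-\frac12,\frac12]$ and let $\chi=\chi_0*\chi_0$. Then $\chi\ge0$ is smooth and supported in $[-1,1]$, and $\hat\chi=\hat\chi_0^2\ge0$. Let $\omega=c_\chi\phi\chi$ with $c_\chi$ chosen so that $\int\omega=1$. Let $\mathbb P_W$ be the probability with density $W^{-1}\omega(\tau/W)$ and $\mathbb E_W$ its expectation; thus $\mathbb E_W[u]=c_\chi\int\phi_W(\tau)\chi(\tau/W)u(\tau)\,d\tau$ and $\mathbb E_W[e^{i\theta\tau}]=\hat\omega(W\theta)$. The density is supported in $[-W,W]$ and bounded by $C/W$, so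
\begin{equation}\label{eq:PW}
|G\cap[-W,W]|\ge c\,W\,\mathbb P_W(G)\qquad\text{for measurable }G.
\end{equation}
The function $\hat\omega=\frac{c_\chi}{2\pi}\hat\phi*\hat\chi$ is even, continuous and nonnegative. As the transform of a probability density, it satisfies $\hat\omega(0)=1$, $\hat\omega(x)<1$ for $x\ne0$, and $\hat\omega(x)\to0$ as $|x|\to\infty$.

If $h(\tau)=\int e^{i\theta\tau}\,d\mu(\theta)$ with a finite complex measure $\mu$, then $\mu$ is determined by $h$, and we put $\|h\|_{\mathrm F}=|\mu|(\mathbb R)$. Products of functions correspond to convolutions of measures, so $\|hg\|_{\mathrm F}\le\|h\|_{\mathrm F}\|g\|_{\mathrm F}$; also $\sup|h|\le\|h\|_{\mathrm F}$, and the norm is invariant under dilations. The localized norm is $\|h\|_W=\|\chi(\cdot/W)h\|_{\mathrm F}$. It satisfies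
\begin{equation}\label{eq:normprops}
\|1\|_W\le C,\qquad\|hg\|_W\le\|h\|_W\|g\|_{\mathrm F},\qquad|\mathbb E_Wh|\le C\|h\|_W .
\end{equation}
For $g\in C_c^2(\mathbb R)$ we have $|\hat g(x)|\le\min(\|g\|_1,x^{-2}\|g''\|_1)$, hence $\|g\|_{\mathrm F}=\frac1{2\pi}\int|\hat g|\le C(\|g\|_1+\|g''\|_1)$. Applied to $g(x)=\chi(x)h(Wx)$ this gives, for $h\in C^2(\mathbb R)$,
\begin{equation}\label{eq:smoothnorm}
\|h\|_W\le C\max_{0\le k\le2}\ \sup_{|\tau|\le W}W^k|h^{(k)}(\tau)|.
\end{equation}

\subsection*{Bessel functions and Gaussians}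
For $q\ge0$, $J_q(r)=\sum_{k\ge0}\frac{(-1)^k}{k!\,(k+q)!}(r/2)^{2k+q}$ and $J_{-q}=(-1)^qJ_q$. We use the Jacobi--Anger expansion and the standard bound
\begin{equation}\label{eq:JA}
e^{ir\cos\varphi}=\sum_{q\in\mathbb Z}i^qJ_q(r)e^{iq\varphi},\qquad|J_q(r)|\le\frac{(r/2)^{|q|}}{|q|!}\quad(r\ge0),
\end{equation}
which give $\sum_q|J_q(r)|\le2e^{r/2}-1\le e^r$. Since $\langle\xi,xe^{i\nu\tau}\rangle=|\xi||x|\cos(\nu\tau+\varphi)$ for some phase $\varphi$, it follows that
\begin{equation}\label{eq:oneterm}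
\big\|e^{i\langle\xi,xe^{i\nu\tau}\rangle}\big\|_{\mathrm F}\le e^{|\xi||x|}.
\end{equation}
For $0\le r\le\frac12$ the series for $J_0$ alternates with decreasing terms. With $y=r^2/4\le\frac1{16}$ we get $1-y\le J_0(r)\le1-y+y^2/4\le1-y+y^2/2-y^3/6\le e^{-y}$, and therefore
\begin{equation}\label{eq:J0}
\tfrac34\le J_0(r)\le e^{-r^2/4},\qquad\big|\log J_0(r)+\tfrac{r^2}4\big|\le Cr^4,\qquad|J_q(r)|\le\tfrac12r^{|q|}\le J_0(r)r^{|q|}\ \ (q\ne0).
\end{equation}
The Gaussian density $\gamma_\sigma(z)=\frac1{\pi\sigma^2}e^{-|z|^2/\sigma^2}$ on $\mathbb C$ has $\hat\gamma_\sigma(\xi)=e^{-\sigma^2|\xi|^2/4}$. For a Schwartz function $f$ on $\mathbb C$, Fourier inversion gives, for bounded measurable $h$ and measurable $Y:\mathbb R\to\mathbb C$,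
\begin{equation}\label{eq:inv}
\mathbb E_W[h\,f(Y)]=\frac1{(2\pi)^2}\int_{\mathbb C}\hat f(\xi)\,\mathbb E_W\big[h\,e^{i\langle\xi,Y\rangle}\big]\,d\xi .
\end{equation}

\subsection*{The characteristic function}
Let $\xi_0=\min(r_*,\frac1{8C_1})$. In the next lemma the factor $h$ will carry a Bohr weight, the slowly varying low frequencies, or finitely many large terms.

\begin{lemma}\label{lem:char}
Let $W\ge A/\nu_1$, $S(\tau)=\sum_{j=1}^nc_je^{i\nu_j\tau}$, $\sigma^2=\sum|c_j|^2$, $\xi\in\mathbb C$, and $\|h\|_W<\infty$.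
\begin{enumerate}
\item[(a)] If $|c_j|\le1$ for all $j$ and $|\xi|\le\xi_0$, then $\big|\mathbb E_W[he^{i\langle\xi,S\rangle}]\big|\le C\|h\|_We^{-|\xi|^2\sigma^2/8}$.
\item[(b)] If $|\xi|\max_j|c_j|\le\bar r\le r_*^2$, then
\[
\big|\mathbb E_W[he^{i\langle\xi,S\rangle}]-e^{-|\xi|^2\sigma^2/4}\,\mathbb E_W[h]\big|\le C\|h\|_W\,\bar r^{1/3}e^{C_1|\xi|^2\sigma^2}.
\]
\end{enumerate}
\end{lemma}

\begin{proof}
Let $r_j=|\xi||c_j|$; in both cases $r_j\le r_*$, and $\sum r_j^2=|\xi|^2\sigma^2$. Write $\chi(\tau/W)h(\tau)=\int e^{i\theta\tau}d\mu(\theta)$ with $|\mu|(\mathbb R)=\|h\|_W$. Then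
\[
\mathbb E_W[he^{i\langle\xi,S\rangle}]=c_\chi\int T(\theta)\,d\mu(\theta),\quad T(\theta)=\int\phi_We^{i\theta\tau}e^{i\langle\xi,S\rangle}d\tau,\quad\mathbb E_W[h]=c_\chi\int(1-W|\theta|)_+\,d\mu(\theta).
\]
We have $\langle\xi,S\rangle=\sum r_j\cos(\nu_j\tau+\varphi_j)$. Multiplying the absolutely convergent expansions \eqref{eq:JA} and integrating term by term,
\[
T(\theta)=\sum_{q\in\mathbb Z^n}u_q\prod_jJ_{q_j}(r_j)\,\Big(1-W\Big|\theta+\sum q_j\nu_j\Big|\Big)_+,\qquad|u_q|=1,\quad u_0=1 .
\]
Only $q$ with $|\theta+\sum q_j\nu_j|<1/W\le\nu_1$ contribute, and $\prod|J_{q_j}(r_j)|\le\prod J_0(r_j)\prod r_j^{|q_j|}$ by \eqref{eq:J0}.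

(a) Lemma~\ref{lem:count} gives $|T(\theta)|\le C_1\exp(-\frac14\sum r_j^2+C_1\sum r_j^3)$, and $C_1\sum r_j^3\le C_1|\xi|\sum r_j^2\le\frac18\sum r_j^2$.

(b) If $\bar r=0$ the left side vanishes. Otherwise let $\Theta=\bar r^{-1/3}\ge1$. For $q\ne0$, $\prod r_j^{|q_j|}\le\Theta^{-1}\prod(\Theta r_j)^{|q_j|}$, and $\Theta r_j\le\bar r^{2/3}\le r_*$, $\sum(\Theta r_j)^3\le\sum r_j^2$. By Lemma~\ref{lem:count} for the weights $\Theta r_j$, the terms $q\ne0$ total at most $C_1\bar r^{1/3}e^{C_1|\xi|^2\sigma^2}$. The term $q=0$ is $\prod J_0(r_j)(1-W|\theta|)_+$; it contributes $\prod J_0(r_j)\mathbb E_W[h]$. Finally $|e^{-x}-e^{-y}|\le|x-y|$ for $x,y\ge0$, so $|\prod J_0(r_j)-e^{-|\xi|^2\sigma^2/4}|\le C\sum r_j^4\le C\bar r^2|\xi|^2\sigma^2\le C\bar r^{1/3}e^{C_1|\xi|^2\sigma^2}$, and $|\mathbb E_Wh|\le C\|h\|_W$.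
\end{proof}

Part (b) contains a central limit theorem: if $|c_j|\le1$ and $\sigma\ge|\zeta|/r_*^2$, $\sigma>0$, take $\xi=\zeta/\sigma$ and $\bar r=|\zeta|/\sigma$ to get
\begin{equation}\label{eq:clt}
\big|\mathbb E_W[he^{i\langle\zeta,S\rangle/\sigma}]-e^{-|\zeta|^2/4}\,\mathbb E_W[h]\big|\le C\|h\|_W(|\zeta|/\sigma)^{1/3}e^{C_1|\zeta|^2}.
\end{equation}

\subsection*{Second and fourth moments}

\begin{lemma}\label{lem:moments}
Let $W\ge A/\nu_1$ and $z_1,\dots,z_n\in\mathbb C$.
\begin{enumerate}
\item[(a)] For $S(\tau)=\sum z_je^{i\nu_j\tau}$ and $b\in\mathbb N$: $\ \mathbb E_W|S|^2\le C\sum|z_j|^2$ and $\int_{|\tau|\le bW}|S|^2d\tau\le CbW\sum|z_j|^2$.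
\item[(b)] For $\Delta(u)=\sum\operatorname{Re}(z_je^{i\nu_ju})$ and $w=\frac12\sum|z_j|^2$: $\ \int\phi_W\Delta^2=w$ and $\int\phi_W\Delta^4\le C_2w^2$, where $C_2=3\lceil\log5/\log\lambda\rceil^2$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $j\ne k$, $W|\nu_j-\nu_k|\ge W(\lambda-1)\nu_1\ge1$, so the exponentials are orthonormal for $\phi_W$ and $\int\phi_W|S|^2=\sum|z_j|^2$. The first bound follows since $\chi$ is bounded. A translation of $\tau$ changes only the phases of the $z_j$, and $\phi_W\ge c/W$ on $[-W,W]$, so the integral of $|S|^2$ over any interval of length $2W$ is at most $CW\sum|z_j|^2$; cover $[-bW,bW]$ by $b$ such intervals.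

(b) Write $\Delta=\frac12\sum(z_je^{i\nu_ju}+\bar z_je^{-i\nu_ju})$. Since also $W(\nu_j+\nu_k)\ge2$, the $2n$ exponentials are orthonormal, and $\int\phi_W\Delta^2=\frac14\cdot2\sum|z_j|^2=w$. For the fourth moment let $\mathsf q=\lceil\log5/\log\lambda\rceil$ and split the indices into residue classes modulo $\mathsf q$; within a class consecutive frequencies have ratio at least $5$. Let $\Delta'$ be the sum over one class, and $w'$ the corresponding part of $w$. With $z^{(+)}=z$, $z^{(-)}=\bar z$,
\[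
\int\phi_W\Delta'^4=\frac1{16}\sum_{(j_k,\epsilon_k)_{k\le4}}\ \prod_{k=1}^4z_{j_k}^{(\epsilon_k)}\Big(1-W\Big|\sum_k\epsilon_k\nu_{j_k}\Big|\Big)_+ .
\]
Write $\sum_k\epsilon_k\nu_{j_k}=\sum_jm_j\nu_j$ with $m_j=\sum_{k:j_k=j}\epsilon_k$; by parity $\sum|m_j|\in\{0,2,4\}$. Suppose that not all $m_j$ vanish, and let $j$ be the largest index with $m_j\ne0$. The modulus of the sum is at least $|m_j|\nu_j-(4-|m_j|)\nu_j/5\ge\frac25\nu_j$. If $\nu_j$ is not the lowest frequency of its class, then $\nu_j\ge5\nu_1$ and the modulus is at least $2\nu_1$. If it is the lowest, then $j$ is the only index with $m_j\ne0$, so $|m_j|\ge2$ and again the modulus is at least $2\nu_1$. As $2\nu_1\ge2/W$, these tuples contribute $0$. In the remaining tuples the four positions split into two pairs of the form $\{(j,+),(j,-)\}$, and the contribution is a nonnegative number $|z_j|^2|z_{j'}|^2$. There are three pairings of four positions, and the tuples compatible with a given pairing contribute $(2\sum|z_j|^2)^2=(4w')^2$. Hence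 $\int\phi_W\Delta'^4\le3w'^2$. By Minkowski's inequality in $L^4(\phi_W)$ and Cauchy--Schwarz, $\|\Delta\|_4\le3^{1/4}\sum w'^{1/2}\le3^{1/4}\mathsf q^{1/2}w^{1/2}$.
\end{proof}

\section{The base point and its scales}\label{sec:base}

From here to the end of Section~\ref{sec:char} we assume that Theorem~\ref{thm:main} fails for some $(n_j)$, $(a_j)$. The set of $t$ for which $(s_N(t))$ is not dense is the countable union, over discs with rational center and radius, of the closed sets on which the disc is avoided. So there are $a\in\mathbb C$ and $\varepsilon>0$ such that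
\[
E=\{t:|s_N(t)-a|\ge\varepsilon\text{ for all }N\ge1\}
\]
has positive measure. Recall that $t_0$ is a density point of a measurable set $G$ if $|[t_0-\rho,t_0+\rho]\setminus G|=o(\rho)$ as $\rho\to0$, and that almost every point of $G$ is one (Lebesgue).

For an index $m$ let $W_m=A/n_{m+1}$. Lemmas~\ref{lem:char} and~\ref{lem:moments} apply with $W\ge W_m$ to any finite sum over indices $j>m$, since a subsequence of $(n_j)$ is lacunary with the same $\lambda$. The terms $j\le m$ vary slowly at scale $W_m$: from $\sum_{j\le k}n_j\le\frac\lambda{\lambda-1}n_k$ and $n_{m-H}\le\lambda^{-H-1}n_{m+1}$ we get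
\begin{equation}\label{eq:lip}
\sum_{j\le m-H}n_j\le\Lambda\lambda^{-H}/W_m\qquad(H\ge0),
\end{equation}
which we use together with $|e^{in_j\tau}-1|\le n_j|\tau|$ and $|a_j|\le1$.

\subsection*{Chains of returns}
Theorem~\ref{thm:coarse} provides isolated returns to a neighborhood of $a$. We need long chains of returns, separated by blocks of comparable variance. The returns keep the displacements centered, so that a target lies in the bulk of the Gaussian; the upper bound for the variance bounds the number of large coefficients in a block.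

\begin{lemma}\label{lem:chain}
There are $M_*\geq1$ and $R_1$, depending only on $\lambda$, such that for almost every $t$ and every $L\ge0$ there are infinitely many $N$ admitting indices $N=m_0>m_1>\dots>m_L\ge1$ with
\[
|s_{m_l}(t)-a|<R_1\ \ (0\le l\le L),\qquad M_*\le V_{m_{l-1}}-V_{m_l}<M_*+1\ \ (1\le l\le L).
\]
\end{lemma}

\begin{proof}
The idea is that a return at index $m$ produces, with probability bounded below in the window $W_m$, a new return one block later, while the old returns are barely disturbed.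

Fix $f\in C_c^\infty(\mathbb C)$ with $0\le f\le\mathbf 1_{B(0,0.8)}$ and $f=1$ on $B(0,\frac12)$, and let $\pi_0=\frac12\min_{|z|\le1}(f*\gamma_1)(z)>0$. Let $S,W,\sigma$ be as in Lemma~\ref{lem:char} with $|c_j|\le1$. By \eqref{eq:inv} and inversion for $f*\gamma_1$,
\[
\big|\mathbb E_Wf(z+S/\sigma)-(f*\gamma_1)(z)\big|\le\frac1{(2\pi)^2}\int|\hat f(\zeta)|\,\big|\mathbb E_We^{i\langle\zeta,S\rangle/\sigma}-e^{-|\zeta|^2/4}\big|\,d\zeta .
\]
The second factor is at most $2$, and by \eqref{eq:clt} with $h=1$ it is bounded, for each $\zeta$, by a quantity that depends only on $\lambda,\zeta,\sigma$ and tends to $0$ as $\sigma\to\infty$. By dominated convergence the right side is at most $\pi_0$ once $\sigma^2\ge M_*$ with $M_*$ large, and then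
\begin{equation}\label{eq:onestep}
\mathbb P_W(|z+S/\sigma|<0.8)\ge\pi_0\qquad\text{for all }|z|\le1 .
\end{equation}
Put $R_0=\sqrt{M_*}$ and take $M_*$ also so large that $R_0>R(\lambda)$, $\Lambda\le R_0/10$ and $M_*\ge0.81(M_*+1)$. For $\sigma^2\in[M_*,M_*+1)$ we then have $0.9\le R_0/\sigma\le1$ and $\Lambda/\sigma\le0.1$, hence $0.8\,\sigma\le R_0-\Lambda$. Let $R^{(l)}=R_0+\Lambda\sum_{0\le p<l}\lambda^{-p}$ and $R_1=R_0+\Lambda\frac\lambda{\lambda-1}>R^{(l)}$. We prove by induction on $L$ the statement with $|s_{m_l}(t)-a|<R^{(l)}$ in place of $R_1$; call such a system of indices an $L$-chain at $t$ with top $N$. For $L=0$ this is Theorem~\ref{thm:coarse}, because $R^{(0)}=R_0>R(\lambda)$.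

Assume the statement for $L-1$ and suppose that it fails for $L$ on a set of positive measure. Then for some $k$ the set $F$ of $t$ having no $L$-chain with top $N\ge k$ has positive measure; $F$ is closed, since a given system of indices is an $L$-chain on an open set of $t$. Let $t_1$ be a density point of $F$ at which there are infinitely many $m\ge k$ that are tops of $(L-1)$-chains $m=m_0'>\dots>m'_{L-1}$. For such $m$ let $N>m$ be minimal with $V_N-V_m\ge M_*$; it exists because $V_N\to\infty$, and $\sigma^2=V_N-V_m<M_*+1$ because $|a_N|\le1$. For $|\tau|\le W_m$,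
\[
s_N(t_1+\tau)-a=\big(s_m(t_1)-a\big)+\big(s_m(t_1+\tau)-s_m(t_1)\big)+S(\tau),\qquad S(\tau)=\sum_{m<j\le N}a_je^{in_j(t_1+\tau)},
\]
and the middle term has modulus at most $\Lambda$ by \eqref{eq:lip}. Let $z=(s_m(t_1)-a)/\sigma$, so $|z|<R_0/\sigma\le1$. If $|z+S(\tau)/\sigma|<0.8$, then $|s_N(t_1+\tau)-a|<0.8\,\sigma+\Lambda\le R_0$. Moreover $m_l'\le m-l$, so \eqref{eq:lip} gives $|s_{m'_l}(t_1+\tau)-a|<R^{(l)}+\Lambda\lambda^{-l}=R^{(l+1)}$. Thus $N>m_0'>\dots>m'_{L-1}$ is an $L$-chain at $t_1+\tau$ with top $N\ge k$, and $t_1+\tau\notin F$. By \eqref{eq:onestep} and \eqref{eq:PW}, $|[t_1-W_m,t_1+W_m]\setminus F|\ge c\pi_0W_m$ for infinitely many $m$. Since $W_m\to0$, this contradicts the choice of $t_1$.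
\end{proof}

\subsection*{Levels}
Fix a density point $t_0$ of $E$ at which Lemma~\ref{lem:chain} holds for every $L$. For each $i\in\mathbb N$ choose a chain $N_i=m_{i,0}>m_{i,1}>\dots>m_{i,i}$ as in the lemma, and put $W_{i,l}=W_{m_{i,l}}$. Since $V_{m_{i,i}}>V_{N_i}-i(M_*+1)$, the bottom index $m_{i,i}$ tends to infinity with $N_i$. So we can take $N_i$ so large that $m_{i,i}\ge i$ and, by density,
\begin{equation}\label{eq:dens}
\big|\{|\tau|\le iW_{i,l}:t_0+\tau\notin E\}\big|\le W_{i,l}/i\qquad(0\le l\le i).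
\end{equation}
We call $l$ the \emph{level}. A higher level means lower frequencies and a wider window: $W_{i,l'}\ge\lambda^{l'-l}W_{i,l}$ for $l\le l'$. Objects with indices $(i,l)$ are defined for $i\ge l$, which suffices because only large $i$ will matter. Put $x_j=a_je^{in_jt_0}$, $M_l=l(M_*+1)$, and for $l<l'$
\[
Q_i^l(\tau)=\sum_{j\le m_{i,l}}x_j(e^{in_j\tau}-1),\qquad X_i^{l,l'}(\tau)=\sum_{m_{i,l'}<j\le m_{i,l}}x_je^{in_j\tau}.
\]
Then $Q^l_i(\tau)=s_{m_{i,l}}(t_0+\tau)-s_{m_{i,l}}(t_0)$, and
\begin{equation}\label{eq:split}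
Q_i^l(\tau)=X_i^{l,l'}(\tau)-X_i^{l,l'}(0)+Q_i^{l'}(\tau).
\end{equation}
At the scale $W_{i,l'}$ the first term oscillates, the second is a bounded constant and the third varies slowly. Indeed $X_i^{l,l'}(0)=s_{m_{i,l}}(t_0)-s_{m_{i,l'}}(t_0)$, so the chain conditions and \eqref{eq:lip} give
\begin{equation}\label{eq:block}
|X_i^{l,l'}(0)|\le2R_1,\qquad|Q_i^{l'}(\tau)|\le\frac{\Lambda|\tau|}{W_{i,l'}},\qquad(l'-l)M_*\le V_{m_{i,l}}-V_{m_{i,l'}}\le M_{l'} .
\end{equation}
With $W=W_{i,l'}$, the first two derivatives of $Q_i^{l'}$ are bounded by $\sum_{j\le m_{i,l'}}n_j\le\Lambda/W$ and $\sum_{j\le m_{i,l'}}n_j^2\le\Lambda^2/W^2$. Hence \eqref{eq:smoothnorm} gives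
\begin{equation}\label{eq:Qnorm}
\big\|e^{i\langle\xi,Q_i^{l'}\rangle}\big\|_{W_{i,l'}}\le C(1+|\xi|)^2 .
\end{equation}

\subsection*{Limits along an ultrafilter}
The frequencies and coefficients near $N_i$ have no reason to converge as $i\to\infty$, and we shall need countably many dichotomies of the form ``the proportion stays positive, or it tends to zero'' to be decided consistently. An ultrafilter does this. Fix a nonprincipal ultrafilter $\mathcal U$ on $\mathbb N$: a family of infinite subsets of $\mathbb N$, closed under finite intersections and supersets, that contains exactly one of $Y$ and $\mathbb N\setminus Y$ for each $Y\subset\mathbb N$. A property holds for \emph{$\mathcal U$-most} $i$ if the set of such $i$ is in $\mathcal U$; we say \emph{most} for short, and use the same word for levels. Three facts are used. Finitely many properties that hold for most $i$ hold simultaneously for most $i$, and in particular for some arbitrarily large $i$. If a property does not hold for most $i$, then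 its negation does. Every sequence $(y_i)$ in a compact metric space has a unique limit $\lim_{\mathcal U}y_i$, the point $y$ such that each neighborhood of $y$ contains $y_i$ for most $i$; for bounded real sequences this limit is additive and preserves weak inequalities.

\begin{definition}\label{def:pos}
A sequence $G=(G_i)$ of measurable subsets of $\mathbb R$ is \emph{$l$-positive} if, for some $b\in\mathbb N$, $\lim_{\mathcal U}W_{i,l}^{-1}|G_i\cap[-bW_{i,l},bW_{i,l}]|>0$; equivalently, if there are $b\in\mathbb N$ and $\alpha>0$ with $|G_i\cap[-bW_{i,l},bW_{i,l}]|\ge\alpha W_{i,l}$ for most $i$. Otherwise $G$ is \emph{$l$-null}.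
\end{definition}

A sequence that contains an $l$-positive one termwise is $l$-positive. A finite union of $l$-null sequences is $l$-null, by additivity of the limit. By \eqref{eq:PW}, $G$ is $l$-positive if $\mathbb P_{W_{i,l}}(G_i)\ge c'$ for most $i$ with some $c'>0$.

Let $z_0=\lim_{\mathcal U}s_{N_i}(t_0)$ and $d=a-z_0$, so $|d|\le R_1$. The avoidance of the disc takes the following form, and the rest of the proof contradicts it.

\begin{lemma}\label{lem:avoid}
The sequence $\{\tau:|Q_i^0(\tau)-d|<\varepsilon/2\}$ is $l$-null for every $l$.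
\end{lemma}

\begin{proof}
For most $i$, $|s_{N_i}(t_0)-z_0|<\varepsilon/2$, and then every $\tau$ in the set satisfies $|s_{N_i}(t_0+\tau)-a|<\varepsilon$, so $t_0+\tau\notin E$. By \eqref{eq:dens}, the part of the set in $[-bW_{i,l},bW_{i,l}]$ has measure at most $W_{i,l}/i$ when $i\ge\max(b,l)$.
\end{proof}

\section{Small coefficients that carry variance}\label{sec:gauss}

For $\eta>0$ and $l\ge1$ let
\[
v_i(\eta,l)=\sum_{m_{i,l}<j\le N_i,\ |a_j|\le\eta}|a_j|^2\le M_l,\qquad v(\eta,l)=\lim_{\mathcal U}v_i(\eta,l),\qquad v(l)=\lim_{\eta\downarrow0}v(\eta,l);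
\]
the last limit exists because $v(\eta,l)$ is nondecreasing in $\eta$. The number $v(l)$ is the variance carried, in the top $l$ blocks, by arbitrarily small coefficients. If $a_j=1$ for all $j$, then $v(l)=0$. If $a_j\to0$, then $v(l)\ge lM_*$, because $m_{i,l}\ge i$. When $v(l)>0$, the condition $\bar r\le r_*^2$ in Lemma~\ref{lem:char}(b) holds for the small terms at any given frequency $\xi$, so the restriction to a fixed scale disappears.

\begin{proposition}\label{prop:gauss}
If $v(l)>0$ for some $l\ge1$, then $\{\tau:|Q_i^0(\tau)-d|<\varepsilon/2\}$ is $l$-positive.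
\end{proposition}

\begin{proof}
Write $W=W_{i,l}$, $X=X_i^{0,l}$, $Q'=Q_i^l$. For $0<\eta'<\eta$, to be chosen, split $X=X^{\rm b}+X^{\rm m}+X^{\rm s}$ according to $|a_j|>\eta$, $\eta'<|a_j|\le\eta$, $|a_j|\le\eta'$. The big part has at most $M_l/\eta^2$ terms and will be put into the factor $h$; the medium part has small variance; the small part is nearly Gaussian. Two thresholds are needed because the norm of $h$ grows as $\eta\to0$, and $\eta'$ must be small compared with that norm.

Let $Y=X^{\rm b}+Q'-X(0)-d$, so $Q_i^0-d=Y+X^{\rm s}+X^{\rm m}$ by \eqref{eq:split}. Fix $f\in C_c^\infty(\mathbb C)$, $f\not\equiv0$, $0\le f\le\mathbf 1_{B(0,\varepsilon/4)}$. Then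
\begin{equation}\label{eq:g1}
\mathbb P_W\big(|Q_i^0-d|<\tfrac\varepsilon2\big)\ge\mathbb E_Wf(Y+X^{\rm s})-\mathbb P_W\big(|X^{\rm m}|\ge\tfrac\varepsilon4\big).
\end{equation}
By Chebyshev's inequality and Lemma~\ref{lem:moments}(a), the last term is at most $16C\varepsilon^{-2}(v_i(\eta,l)-v_i(\eta',l))$, whose $\mathcal U$-limit is at most $16C\varepsilon^{-2}(v(\eta,l)-v(l))$.

Let $\sigma^2=v_i(\eta',l)$; since $v(\eta',l)\ge v(l)$, we have $\sigma^2\in[v(l)/2,M_l]$ for most $i$. Let $\Xi>0$ and $|\xi|\le\Xi$. The function $h=e^{i\langle\xi,Y\rangle}$ is a unimodular constant times $e^{i\langle\xi,Q'\rangle}e^{i\langle\xi,X^{\rm b}\rangle}$, so \eqref{eq:Qnorm}, \eqref{eq:oneterm} and \eqref{eq:normprops} give $\|h\|_W\le C(1+\Xi)^2e^{\Xi M_l/\eta^2}$. If $\Xi\eta'\le r_*^2$, Lemma~\ref{lem:char}(b) for $X^{\rm s}$ with $\bar r=\Xi\eta'$ gives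
\[
\big|\mathbb E_We^{i\langle\xi,Y+X^{\rm s}\rangle}-e^{-|\xi|^2\sigma^2/4}\,\mathbb E_We^{i\langle\xi,Y\rangle}\big|\le\beta:=C(1+\Xi)^2e^{\Xi M_l/\eta^2}(\Xi\eta')^{1/3}e^{C_1\Xi^2M_l}.
\]
Apply \eqref{eq:inv} to $f(Y+X^{\rm s})$ and to $(f*\gamma_\sigma)(Y)$, where $f*\gamma_\sigma$ has transform $\hat f(\xi)e^{-|\xi|^2\sigma^2/4}$, and split both integrals at $|\xi|=\Xi$:
\[
\mathbb E_Wf(Y+X^{\rm s})\ge\mathbb E_W(f*\gamma_\sigma)(Y)-\int_{|\xi|>\Xi}|\hat f|\,d\xi-\beta\|\hat f\|_1 .
\]
By Lemma~\ref{lem:moments}(a), $\mathbb E_W|X^{\rm b}|^2\le CM_l$, so $|X^{\rm b}|\le\sqrt{2CM_l}$ with probability at least $\frac12$; by \eqref{eq:block} we then have $|Y|\le T:=\sqrt{2CM_l}+\Lambda+3R_1$. The function $(y,\sigma)\mapsto(f*\gamma_\sigma)(y)$ is continuous and positive, so it has a positive minimum $\mathsf c$ on $|y|\le T$, $\sigma^2\in[v(l)/2,M_l]$, and $\mathsf c$ does not depend on $\Xi,\eta,\eta',i$. Hence $\mathbb E_W(f*\gamma_\sigma)(Y)\ge\mathsf c/2$.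

Choose $\Xi$ with $\int_{|\xi|>\Xi}|\hat f|\le\mathsf c/8$, then $\eta$ with $16C\varepsilon^{-2}(v(\eta,l)-v(l))<\mathsf c/8$, then $\eta'<\eta$ with $\Xi\eta'\le r_*^2$ and $\beta\|\hat f\|_1\le\mathsf c/8$. For most $i$ the left side of \eqref{eq:g1} is at least $\mathsf c/2-3\mathsf c/8=\mathsf c/8$.
\end{proof}

Proposition~\ref{prop:gauss} and Lemma~\ref{lem:avoid} leave only the case
\begin{equation}\label{eq:case0}
v(l)=0\qquad\text{for all }l\ge1,
\end{equation}
which we assume in Sections~\ref{sec:group} and~\ref{sec:char}.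

\section{The group of attainable displacements}\label{sec:group}

\subsection*{Bohr sets}
For $l\ge0$ and $p\in\mathbb N$ let
\[
I_i^l(p)=\{j\ge1:\ m_{i,l}-p<j\le N_i,\ |a_j|>1/p\},\qquad U_i^l(p)=\{\tau:|e^{in_j\tau}-1|<p^{-3}\text{ for all }j\in I_i^l(p)\}.
\]
A shift $\tau\in U_i^l(p)$ nearly fixes all large terms above level $l$ and in the $p$ places just below it. Since $V_{N_i}-V_{m_{i,l}}\le M_l$, we have $|I_i^l(p)|\le p+M_lp^2$, a bound independent of $i$; the exponent $3$ is chosen so that $|I_i^l(p)|\,p^{-3}\to0$. The set $I_i^l(p)$ grows with $p$ and with $l$, so $U_i^l(p)$ shrinks, and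
\begin{equation}\label{eq:bohradd}
\tau_1\in U_i^l(2p),\ \ \tau_2\in U_i^{l'}(p'),\ \ l'\ge l,\ \ p'\ge2p\quad\Longrightarrow\quad\tau_1+\tau_2\in U_i^l(p),
\end{equation}
because for $j\in I_i^l(p)\subset I_i^l(2p)\cap I_i^{l'}(p')$ we have $|e^{in_j(\tau_1+\tau_2)}-1|\le|e^{in_j\tau_1}-1|+|e^{in_j\tau_2}-1|<2(2p)^{-3}<p^{-3}$.

To use Lemma~\ref{lem:char} inside $U_i^l(p)$ we need a weight that lives on it, has bounded norm and has mean bounded below. Let $\psi_p$ be the $2\pi$-periodic function equal to $(1-p^3|\varphi|)_+$ on $[-\pi,\pi]$. Its Fourier coefficients are $\hat\psi_p(q)=p^{-3}\phi(qp^{-3})\ge0$; they are summable, their sum is $\psi_p(0)=1$, and $\hat\psi_p(0)=p^{-3}/2\pi$. Put $\psi_i^{l,p}(\tau)=\prod_{j\in I_i^l(p)}\psi_p(n_j\tau)$. Then $0\le\psi_i^{l,p}\le1$, and $\psi_i^{l,p}$ vanishes outside $U_i^l(p)$ since $|e^{i\varphi}-1|\le|\varphi|$. If $I_i^l(p)=\{j_1<\dots<j_k\}$, then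
\begin{equation}\label{eq:psiexp}
\psi_i^{l,p}(\tau)=\sum_{q\in\mathbb Z^k}\Psi_qe^{i\theta_{i,q}\tau},\qquad\Psi_q=\prod_{a=1}^k\hat\psi_p(q_a)\ge0,\qquad\theta_{i,q}=\sum_{a=1}^kq_an_{j_a},\qquad\sum_q\Psi_q=1 .
\end{equation}
Hence $\|\psi_i^{l,p}\|_{\mathrm F}\le1$. As $\hat\omega\ge0$, we may drop all terms but $q=0$ in the expectation:
\begin{equation}\label{eq:weight}
\mathbb E_W\psi_i^{l,p}=\sum_q\Psi_q\hat\omega(W\theta_{i,q})\ge\Psi_0\ge c(l,p):=(p^{-3}/2\pi)^{p+M_lp^2}>0\qquad\text{for all }W,i.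
\end{equation}

The next lemma is the general form of the two estimates of Section~\ref{sec:model}.

\begin{lemma}\label{lem:second}
Let $l<l'$, $b,p\in\mathbb N$, $\tau\in U_i^{l'}(p)$. Let $y_j\in\mathbb C$ satisfy $|y_j|\le2$ for $j\le m_{i,l}$ and $|y_j|\le bW_{i,l'}n_j$ for $j\le m_{i,l'}$. Then
\[
\Big|\sum_{j\le m_{i,l}}x_jy_j(e^{in_j\tau}-1)-\sum_{\substack{m_{i,l'}<j\le m_{i,l}\\|a_j|\le1/p}}x_jy_j(e^{in_j\tau}-1)\Big|\le\beta(b,l',p):=2\Lambda b\lambda^{1-\sqrt p}+\frac{6\sqrt p+2M_{l'}}p,
\]
and $\beta(b,l',p)\to0$ as $p\to\infty$.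
\end{lemma}

\begin{proof}
Let $H=\lfloor\sqrt p\rfloor\le p$ and $m'=m_{i,l'}$. The terms $j\le m'-H$ total at most $2bW_{i,l'}\sum_{j\le m'-H}n_j\le2\Lambda b\lambda^{-H}$ by \eqref{eq:lip}. The indices $j>m'-H$ with $|a_j|>1/p$ lie in $I_i^{l'}(p)$; there are at most $H+M_{l'}p^2$ of them, and each term is at most $2p^{-3}$, for a total of at most $(2H+2M_{l'})/p$. The at most $H$ terms with $m'-H<j\le m'$ and $|a_j|\le1/p$ total at most $4H/p$. The remaining terms form the second sum.
\end{proof}

The second sum has many terms, but by \eqref{eq:case0} it has small variance.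

\subsection*{Attainable displacements}
For $D\in\mathbb C$, $\delta>0$ and $K\subset\mathbb C$ open or closed, let
\[
G_i^l(p;K)=\{\tau\in U_i^l(p):Q_i^l(\tau)\in K\},\qquad G_i^l(p;D,\delta)=G_i^l(p;B(D,\delta)),
\]
and write $G^l(\cdots)$ for the sequence in $i$.

\begin{definition}\label{def:att}
For $l\ge0$, $\mathcal D_l$ is the set of $D\in\mathbb C$ such that for all $p\in\mathbb N$ and $\delta>0$ the sequence $G^l(p;D,\delta)$ is $l'$-positive for most $l'$.
\end{definition}

The set $\mathcal D_l$ is closed, since $B(D',\delta/2)\subset B(D,\delta)$ when $|D-D'|<\delta/2$. Since only most $l'$ matter, we always take $l'>l$.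

\begin{lemma}\label{lem:compact}
If $K$ is compact and $K\cap\mathcal D_l=\emptyset$, then there is $p$ such that $G^l(p;K)$ is $l'$-null for most $l'$.
\end{lemma}

\begin{proof}
Each $D\in K$ has $p_D,\delta_D$ such that $G^l(p_D;D,\delta_D)$ is $l'$-null for most $l'$. Cover $K$ by finitely many discs $B(D,\delta_D)$ and let $p$ be the largest $p_D$ used. Then $G_i^l(p;K)$ lies in the union of the corresponding sets $G_i^l(p_D;D,\delta_D)$, and for most $l'$ all of them are $l'$-null.
\end{proof}

\subsection*{A local limit theorem at a fixed scale}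
We know the characteristic function only for $|\xi|\le\xi_0$. To bound from below the probability of a disc we therefore need a test function with transform supported in $|\xi|\le\xi_0$ that is nonpositive outside the disc and has positive integral. This is possible when the radius is large in terms of $\xi_0$.

\begin{lemma}\label{lem:llt}
There is $R_2$, depending only on $\lambda$, such that every $\mathcal D_l$ meets every closed disc of radius $R_2$.
\end{lemma}

\begin{proof}
Let $g_0=|u|^2$, where $u$ is a Schwartz function whose transform is nonzero and supported in $|\xi|\le\xi_0/2$. Then $g_0\ge0$, $\int g_0>0$, and $\hat g_0$ is supported in $|\xi|\le\xi_0$. Let $g(z)=(R_2^2-|z|^2)g_0(z)$ with $R_2$ so large that $\hat g(0)=\int g>0$. Then $g$ is a Schwartz function, $\hat g=(R_2^2+\partial_{\xi_1}^2+\partial_{\xi_2}^2)\hat g_0$ is supported in $|\xi|\le\xi_0$, and $g\le(\sup g)\mathbf 1_{B(0,R_2)}$.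

Fix $l$, $p$ and a center $z$. For $i\ge l'>l$ write $\psi_i=\psi_i^{l,p}$, $W=W_{i,l'}$, $X=X_i^{l,l'}$, $Q'=Q_i^{l'}$, $\sigma^2=V_{m_{i,l}}-V_{m_{i,l'}}$. By \eqref{eq:inv}, \eqref{eq:split} and the substitution $\xi=\zeta/\sigma$,
\[
\sigma^2\,\mathbb E_W[\psi_i\,g(Q_i^l-z)]=\frac1{(2\pi)^2}\int_{|\zeta|\le\xi_0\sigma}\hat g(\zeta/\sigma)\,e^{-i\langle\zeta,z+X(0)\rangle/\sigma}\,\mathbb E_W\big[h_\zeta\,e^{i\langle\zeta,X\rangle/\sigma}\big]\,d\zeta,
\]
where $h_\zeta=\psi_ie^{i\langle\zeta,Q'\rangle/\sigma}$ has $\|h_\zeta\|_W\le C$ for $|\zeta|\le\xi_0\sigma$, by \eqref{eq:Qnorm} and \eqref{eq:normprops}. By Lemma~\ref{lem:char}(a) the integrand is at most $Ce^{-|\zeta|^2/8}$ in modulus. Let $l'\to\infty$; then $\sigma^2\ge(l'-l)M_*\to\infty$ uniformly in $i\ge l'$. For fixed $\zeta$ we have $\hat g(\zeta/\sigma)\to\hat g(0)$; the exponential factor tends to $1$ because $|X(0)|\le2R_1$; by \eqref{eq:clt} the expectation is $e^{-|\zeta|^2/4}\mathbb E_Wh_\zeta+o(1)$; and $|\mathbb E_Wh_\zeta-\mathbb E_W\psi_i|\le\Lambda|\zeta|/\sigma$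 by \eqref{eq:block}. All of this is uniform in $i\ge l'$. Apply dominated convergence to the supremum over $i\ge l'$ of the difference between the integrand (extended by zero) and $\hat g(0)e^{-|\zeta|^2/4}\mathbb E_W\psi_i$. Since $(2\pi)^{-2}\int e^{-|\zeta|^2/4}d\zeta=1/\pi$,
\[
\sup_{i\ge l'}\Big|\sigma^2\,\mathbb E_W[\psi_i\,g(Q_i^l-z)]-\tfrac1\pi\hat g(0)\,\mathbb E_W\psi_i\Big|\to0\qquad(l'\to\infty).
\]
By \eqref{eq:weight} and $\sigma^2\le M_{l'}$, for all large $l'$ and all $i\ge l'$,
\[
(\sup g)\,\mathbb P_W\big(G_i^l(p;z,R_2)\big)\ge\mathbb E_W[\psi_i\,g(Q_i^l-z)]\ge\frac{\hat g(0)\,c(l,p)}{2\pi M_{l'}} .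
\]
So for every $p$ the sequence $G^l(p;\overline B(z,R_2))$ is $l'$-positive for all large $l'$. By Lemma~\ref{lem:compact}, $\overline B(z,R_2)$ meets $\mathcal D_l$.
\end{proof}

\subsection*{Composition}

\begin{lemma}\label{lem:comp}
Let $l<l'$, $p\in\mathbb N$, $\delta>0$, $D_1\in\mathbb C$. If $G^l(2p;D_1,\delta)$ is $l'$-positive and $D_2\in\mathcal D_{l'}$, then $G^l(p;D_1+D_2,3\delta)$ is $l''$-positive for most $l''$.
\end{lemma}

\begin{proof}
Write $W'=W_{i,l'}$. Let $b_1,\alpha_1$ be such that $G_i'=G_i^l(2p;D_1,\delta)\cap[-b_1W',b_1W']$ has measure at least $\alpha_1W'$ for most $i$. Subtracting $Q_i^{l'}(\tau_2)$ from $Q_i^l(\tau_1+\tau_2)-Q_i^l(\tau_1)=\sum_{j\le m_{i,l}}x_je^{in_j\tau_1}(e^{in_j\tau_2}-1)$, we obtain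
\[
Q_i^l(\tau_1+\tau_2)-Q_i^l(\tau_1)-Q_i^{l'}(\tau_2)=\sum_{j\le m_{i,l}}x_jy_j(e^{in_j\tau_2}-1),
\]
where $y_j=e^{in_j\tau_1}-1$ for $j\le m_{i,l'}$ and $y_j=e^{in_j\tau_1}$ for $j>m_{i,l'}$. Let $p'\ge2p$, $|\tau_1|\le b_1W'$, $\tau_2\in U_i^{l'}(p')$. By Lemma~\ref{lem:second} the right side differs by at most $\beta(b_1,l',p')$ from
\[
T_{\tau_2}(\tau_1)=\sum_{m_{i,l'}<j\le m_{i,l},\ |a_j|\le1/p'}x_j(e^{in_j\tau_2}-1)e^{in_j\tau_1}.
\]
For every $\tau_2$, Lemma~\ref{lem:moments}(a) and Chebyshev's inequality give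
\[
\big|\{|\tau_1|\le b_1W':|T_{\tau_2}(\tau_1)|\ge\delta/2\}\big|\le4\delta^{-2}\cdot Cb_1W'\cdot4v_i(1/p',l').
\]
Since $v(1/p',l')\to v(l')=0$, we can fix $p'\ge2p$ such that $\beta(b_1,l',p')\le\delta/2$ and such that for most $i$ this measure is at most $\frac12\alpha_1W'$, for all $\tau_2$ at once.

As $D_2\in\mathcal D_{l'}$, for most $l''>l'$ there are $b_2,\alpha_2$ such that, with $W''=W_{i,l''}\ge W'$, the set $G_i''=G_i^{l'}(p';D_2,\delta)\cap[-b_2W'',b_2W'']$ has measure at least $\alpha_2W''$ for most $i$. Let $G_i=G_i^l(p;D_1+D_2,3\delta)\cap[-(b_1+b_2)W'',(b_1+b_2)W'']$. If $\tau_1\in G_i'$, $\tau_2\in G_i''$ and $|T_{\tau_2}(\tau_1)|<\delta/2$, then $\tau_1+\tau_2\in U_i^l(p)$ by \eqref{eq:bohradd} and $|Q_i^l(\tau_1+\tau_2)-D_1-D_2|<\delta+\delta+\delta$, so $\tau_1+\tau_2\in G_i$. Computing the measure of $\{(\tau_1,\tau_2)\in G_i'\times G_i'':\tau_1+\tau_2\in G_i\}$ in two orders gives, for most $i$,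
\[
\tfrac12\alpha_1W'\cdot\alpha_2W''\le|G_i'|\,|G_i|\le2b_1W'|G_i|,
\]
that is, $|G_i|\ge\frac{\alpha_1\alpha_2}{4b_1}W''$.
\end{proof}

Lemma~\ref{lem:comp} adds displacements from different levels. To obtain a single semigroup we let the level tend to infinity:
\[
\mathcal D_\infty=\{D\in\mathbb C:\text{ for every }\delta>0,\ \mathcal D_l\cap B(D,\delta)\ne\emptyset\text{ for most }l\}.
\]

\begin{proposition}\label{prop:group}
We have $\mathcal D_l+\mathcal D_\infty\subset\mathcal D_l$ for every $l\ge0$, and $\mathcal D_\infty$ is a closed subgroup of $\mathbb C$ that meets every closed disc of radius $R_2$.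
\end{proposition}

\begin{proof}
Let $D_1\in\mathcal D_l$, $D\in\mathcal D_\infty$, and let $p,\delta$ be given. For most $l'>l$ the sequence $G^l(2p;D_1,\delta/4)$ is $l'$-positive and there is $D_2\in\mathcal D_{l'}$ with $|D_2-D|<\delta/8$. Fix one such $l'$. By Lemma~\ref{lem:comp}, $G^l(p;D_1+D_2,\frac34\delta)$ is $l''$-positive for most $l''$, and it is contained in $G^l(p;D_1+D,\delta)$. Hence $D_1+D\in\mathcal D_l$.

The set $\mathcal D_\infty$ is closed, for the same reason as $\mathcal D_l$. If $D,D'\in\mathcal D_\infty$ and $\delta>0$, then for most $l$ there is $D_l\in\mathcal D_l\cap B(D,\delta)$, and $D_l+D'\in\mathcal D_l\cap B(D+D',\delta)$ by the first part; so $D+D'\in\mathcal D_\infty$. Given $z$, choose $D_l\in\mathcal D_l\cap\overline B(z,R_2)$ by Lemma~\ref{lem:llt}; then $\lim_{\mathcal U}D_l$ lies in $\mathcal D_\infty\cap\overline B(z,R_2)$. Lemma~\ref{lem:semigroup} completes the proof.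
\end{proof}

\section{No character annihilates the group}\label{sec:char}

\begin{proposition}\label{prop:all}
Under \eqref{eq:case0}, $\mathcal D_\infty=\mathbb C$.
\end{proposition}

Suppose not. In a suitable basis of $\mathbb R^2$, a closed subgroup is a product of two factors, each equal to $\{0\}$, $\mathbb Z$ or $\mathbb R$. If it is proper, one factor is contained in $\mathbb Z$, and the corresponding coordinate functional gives $\xi\ne0$ with
\[
\langle\xi,D\rangle\in2\pi\mathbb Z\qquad\text{for all }D\in\mathcal D_\infty .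
\]
We have no control on the size of $\xi$. Let $w_0=6/C_2$ be the variance to which the second difference will be tuned, and fix $\kappa\in(0,1)$, $b\in\mathbb N$, $\varrho>0$ with
\begin{equation}\label{eq:consts}
49\kappa^2\le w_0/8,\qquad8/b\le w_0/8,\qquad16\varrho\le w_0/8 .
\end{equation}
The remaining parameters are chosen in the order $l$, $p_0$; $l_1$; $p_1$; $l_2$; $l'$; $i$; $\tau$; $h$, with levels $l<l_1<l_2<l'$. The function under study is $Q_i^l$; the level $l_1$ is the scale of the shift into the Bohr set, $l_2$ the scale of $h$, and $l'$ the scale of $\tau$ and of the window.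

\subsection*{The character is nearly trivial on a Bohr set}

\begin{lemma}\label{lem:step1}
There are $\mathcal L\in\mathcal U$ and integers $p_0(l)$, $l\in\mathcal L$, such that for all $l<l'$ in $\mathcal L$ the sequence
\[
\{\tau\in U_i^l(p_0(l)):|e^{i\langle\xi,Q_i^l(\tau)\rangle}-1|\ge\kappa\}
\]
is $l'$-null.
\end{lemma}

\begin{proof}
Let $\mathcal K=\{D:|D|\le R_2+1,\ |e^{i\langle\xi,D\rangle}-1|\ge\kappa/4\}$. It is compact and disjoint from $\mathcal D_\infty$. Each $D\in\mathcal K$ has a disc $B(D,\delta_D)$ that is disjoint from $\mathcal D_l$ for most $l$; finitely many of these discs cover $\mathcal K$, so $\mathcal L=\{l\geq1:\mathcal D_l\cap\mathcal K=\emptyset\}\in\mathcal U$. For $l\in\mathcal L$, Lemma~\ref{lem:compact} gives $p(l)$ such that $G^l(p(l);\mathcal K)$ is $l''$-null for most $l''$. Put $p_0(l)=2p(l)$. This controls bounded displacements only; we remove the bound by translating back with elements of the attainable sets.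

First, if $l'\in\mathcal L$ and $D_2\in\mathcal D_{l'}$, then $|e^{i\langle\xi,D_2\rangle}-1|<\kappa/4$. Indeed, take $D'\in\mathcal D_\infty$ with $|D_2-D'|\le R_2$. By Proposition~\ref{prop:group}, $-D'\in\mathcal D_\infty$ and $D_2-D'\in\mathcal D_{l'}$, so $D_2-D'\notin\mathcal K$, and $e^{i\langle\xi,D'\rangle}=1$.

Now let $l<l'$ be in $\mathcal L$, $p=p(l)$, and suppose that the sequence in the lemma has measure at least $\alpha W_{i,l'}$ in $[-b'W_{i,l'},b'W_{i,l'}]$ for most $i$. By \eqref{eq:split}, \eqref{eq:block} and Lemma~\ref{lem:moments}(a), $\int_{|\tau|\le b'W_{i,l'}}|Q_i^l|^2d\tau\le C'W_{i,l'}$ with $C'$ independent of $i$. By Chebyshev's inequality, for $T^2\geq2C'/\alpha$ the part of the set where $|Q_i^l|\le T$ is still $l'$-positive. Let $\delta>0$ satisfy $3\delta\le1$ and $3\delta|\xi|\le\kappa/4$. Cover the compact set $\{D:|D|\le T,\ |e^{i\langle\xi,D\rangle}-1|\ge\kappa\}$ by finitely many discs of radius $\delta$ centered in it. For one center $D$, the sequence $G^l(2p;D,\delta)$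 is $l'$-positive. By Lemma~\ref{lem:llt} there is $D_2\in\mathcal D_{l'}$ with $|D+D_2|\le R_2$, and by Lemma~\ref{lem:comp}, $G^l(p;D+D_2,3\delta)$ is $l''$-positive for most $l''$. Every $D''\in B(D+D_2,3\delta)$ has $|D''|\le R_2+1$ and $|e^{i\langle\xi,D''\rangle}-1|>\kappa-\frac\kappa4-\frac\kappa4$, so $B(D+D_2,3\delta)\subset\mathcal K$. Then $G^l(p;\mathcal K)$ is $l''$-positive for most $l''$, contrary to the choice of $p(l)$.
\end{proof}

Fix $l\in\mathcal L$ and put $p_0=p_0(l)$, $f_i=e^{i\langle\xi,Q_i^l\rangle}$, $\psi_i=\psi_i^{l,2p_0}$.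

\subsection*{Every point is close to the Bohr set}
In the model case every $u$ is within $\pi2^{-k}$ of $2\pi2^{-k}\mathbb Z$. In general the frequencies in $I_i^l(2p_0)$ may satisfy near-relations, which resemble exact relations at short scales and disappear at long scales. We need a scale $W_{i,l_1}$ at which a shift reaches the Bohr set from every point $u$ of an arbitrarily larger window. The ultrafilter sorts the finitely many relevant combinations into those that are negligible at all levels and those that are already large at level $l_1$.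

\begin{lemma}\label{lem:step2}
There are $c_0>0$ and $l_1>l$ such that for all $l',b'\in\mathbb N$ and most $i$,
\[
\mathbb E_{W_{i,l_1}}[\psi_i(u+\cdot)]\ge c_0/3\qquad\text{for all }|u|\le b'W_{i,l'} .
\]
\end{lemma}

\begin{proof}
The cardinality $|I_i^l(2p_0)|$ takes finitely many values, so it equals a fixed $k$ for most $i$. For these $i$ the coefficients $\Psi_q$ in \eqref{eq:psiexp} do not depend on $i$; let $c_0=\Psi_0>0$. The expectation equals $\sum_q\Psi_qe^{i\theta_{i,q}u}\hat\omega(W_{i,l_1}\theta_{i,q})$. Take a finite set $F\subset\mathbb Z^k$ containing $0$ with $\sum_{q\notin F}\Psi_q\le c_0/6$. Call $q\in F$ \emph{slow} if $\lim_{\mathcal U}W_{i,l'}|\theta_{i,q}|=0$ for every $l'$ (limits in $[0,\infty]$), and \emph{fast} otherwise. For fast $q$ there are $l_q$ and $\alpha_q>0$ with $W_{i,l_q}|\theta_{i,q}|\ge\alpha_q$ for most $i$, hence $W_{i,l_1}|\theta_{i,q}|\ge\lambda^{l_1-l_q}\alpha_q$ for $l_1\ge l_q$. Since $\hat\omega\to0$ at infinity, we can fix $l_1>l$ such that for most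 $i$ all fast $q$ have $\hat\omega(W_{i,l_1}\theta_{i,q})\le c_0/6$; together they contribute at most $c_0/6$ in modulus. For slow $q$, both $W_{i,l_1}\theta_{i,q}$ and $\sup_{|u|\le b'W_{i,l'}}|\theta_{i,q}u|$ tend to $0$ along $\mathcal U$, so the term tends to $\Psi_q\ge0$ uniformly in $u$. The vector $q=0$ is slow. Hence for most $i$ the real part of the sum of the slow terms is at least $c_0-c_0/3$ for all such $u$, and the expectation is at least $\frac23c_0-\frac16c_0-\frac16c_0$.
\end{proof}

\subsection*{First differences}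

\begin{lemma}\label{lem:step3}
There is $p_1\ge2p_0$ such that for every $l'\in\mathcal L$ with $l'>l_1$ and most $i$ the following holds with $W=W_{i,l'}$. For every $\tau\in U_i^{l_1}(p_1)$ with $|\tau|\le W$, the function $Z_\tau(u)=\langle\xi,Q_i^l(u+\tau)-Q_i^l(u)\rangle$ satisfies
\[
\big|\{|u|\le(b+1)W:|e^{iZ_\tau(u)}-1|\ge3\kappa\}\big|\le2\varrho W .
\]
\end{lemma}

\begin{proof}
Let $s$ be a random shift with law $\mathbb P=\mathbb P_{W_{i,l_1}}$, so $|s|\le W_{i,l_1}\le W$. We show that for most $u$ some $s$ has three properties: $u+s$ lies in the Bohr set, $f_i\approx1$ at $u+s$ and $u+s+\tau$, and the shift changes $Z_\tau$ little.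

\emph{The change under the shift.} Let
\[
\mathcal E(u,s)=Q_i^l(u+s+\tau)-Q_i^l(u+s)-Q_i^l(u+\tau)+Q_i^l(u)=\sum_{j\le m_{i,l}}x_jy_j(e^{in_j\tau}-1)
\]
with $y_j=e^{in_ju}(e^{in_js}-1)$. Here $|y_j|\le2$ and $|y_j|\le W_{i,l_1}n_j$. By Lemma~\ref{lem:second} for the levels $l<l_1$, $\mathcal E(u,s)$ differs by at most $\beta(1,l_1,p_1)$ from the sum $\mathcal E'(u,s)$ over $m_{i,l_1}<j\le m_{i,l}$, $|a_j|\le1/p_1$. For fixed $s$, $\mathcal E'$ is a lacunary sum in $u$ with coefficients of modulus at most $4|a_j|$, and $W\ge W_{i,l_1}$, so Lemma~\ref{lem:moments}(a) gives $\int_{|u|\le(b+1)W}|\mathcal E'|^2du\le16C(b+1)W\,v_i(1/p_1,l_1)$. Since $v(l_1)=0$, we can fix $p_1\ge2p_0$, independent of $l'$ and $\tau$, with $|\xi|\beta(1,l_1,p_1)\le\kappa/2$ and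
\[
\frac{12}{c_0}\cdot\frac{4|\xi|^2}{\kappa^2}\cdot16C(b+1)\,v_i(1/p_1,l_1)\le\varrho\qquad\text{for most }i.
\]
If $|\xi||\mathcal E|>\kappa$ then $|\xi||\mathcal E'|>\kappa/2$. By Chebyshev's inequality and Fubini's theorem, $\int_{|u|\le(b+1)W}\mathbb P(|\xi||\mathcal E(u,s)|>\kappa)\,du\le\frac{c_0}{12}\varrho W$. By Markov's inequality the set $\mathcal N_1$ of $|u|\le(b+1)W$ with $\mathbb P(|\xi||\mathcal E(u,s)|>\kappa)\ge c_0/12$ has measure at most $\varrho W$.

\emph{The bad points.} Let $\mathcal B_i=\{|y|\le(b+3)W:y\in U_i^l(p_0),\ |f_i(y)-1|\ge\kappa\}$. By Lemma~\ref{lem:step1}, $\lim_{\mathcal U}|\mathcal B_i|/W=0$. By Fubini's theorem, $\int\mathbb P(u+s\in\mathcal B_i\text{ or }u+s+\tau\in\mathcal B_i)\,du\le2|\mathcal B_i|$. So the set $\mathcal N_2$ of $u$ where this probability is at least $c_0/12$ has measure at most $24|\mathcal B_i|/c_0$, which is at most $\varrho W$ for most $i$, independently of $\tau$.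

\emph{Conclusion.} Let $|u|\le(b+1)W$, $u\notin\mathcal N_1\cup\mathcal N_2$. By Lemma~\ref{lem:step2} with $b'=b+1$ and $\psi_i\le1$, $\mathbb P(\psi_i(u+s)>0)\ge c_0/3>2\cdot c_0/12$. So there is $s$ such that $y=u+s\in U_i^l(2p_0)$, neither $y$ nor $y+\tau$ is in $\mathcal B_i$, and $|\xi||\mathcal E(u,s)|\le\kappa$. We have $y\in U_i^l(p_0)$ by monotonicity, $y+\tau\in U_i^l(p_0)$ by \eqref{eq:bohradd}, and $|y|,|y+\tau|\le(b+3)W$. Hence $|f_i(y)-1|<\kappa$ and $|f_i(y+\tau)-1|<\kappa$. Since $e^{iZ_\tau(u)}=f_i(y+\tau)\overline{f_i(y)}\,e^{-i\langle\xi,\mathcal E(u,s)\rangle}$, we get $|e^{iZ_\tau(u)}-1|<3\kappa$.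
\end{proof}

\subsection*{Second differences}

\begin{proof}[Proof of Proposition~\ref{prop:all}]
Let $\tilde\psi_i=\psi_i^{l_1,p_1}$, let $c_1=c(l_1,p_1)$ be its lower bound in \eqref{eq:weight}, and let $c_\omega=2-2\sup_{x\ge1}\hat\omega(x)$, which is positive by the properties of $\hat\omega$. Let $C_3$ be the constant in Lemma~\ref{lem:moments}(a). Fix $l_2>l_1$ with
\[
\tfrac12|\xi|^2c_\omega\big((l_2-l)M_*-4C_3c_1^{-2}\big)\ge w_0,
\]
then $l'\in\mathcal L$ with $l'>l_2$ and $2|\xi|\Lambda\lambda^{-(l'-l_2)}\le\kappa$, and then $i\ge l'$ for which the conclusion of Lemma~\ref{lem:step3} holds. Let $W=W_{i,l'}$.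

\emph{Choice of $\tau$.} The shift $\tau$ must fix the large terms above level $l_1$, yet move enough of the terms between levels $l_2$ and $l$ for $Z_\tau$ to have large variance. Let $\mathcal J$ be the set of $j\in(m_{i,l_2},m_{i,l}]$ with $\operatorname{Re}\mathbb E_W[\tilde\psi_ie^{in_j\tau}]>\frac12\mathbb E_W\tilde\psi_i$. Summing over $\mathcal J$ and using $W\ge W_{i,l_2}$,
\[
\tfrac12c_1|\mathcal J|\le\mathbb E_W\Big|\sum_{j\in\mathcal J}e^{in_j\tau}\Big|\le(C_3|\mathcal J|)^{1/2},
\]
so $|\mathcal J|\le4C_3c_1^{-2}$. For $j\in(m_{i,l_2},m_{i,l}]\setminus\mathcal J$,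
\[
\mathbb E_W\big[\tilde\psi_i|e^{in_j\tau}-1|^2\big]=2\,\mathbb E_W\tilde\psi_i-2\operatorname{Re}\mathbb E_W[\tilde\psi_ie^{in_j\tau}]\ge\mathbb E_W\tilde\psi_i .
\]
Multiply by $|a_j|^2$ and sum. By \eqref{eq:block} and $|a_j|\le1$, the function $\Sigma(\tau)=\sum_{m_{i,l_2}<j\le m_{i,l}}|a_j|^2|e^{in_j\tau}-1|^2$ has mean at least $(l_2-l)M_*-4C_3c_1^{-2}$ under the probability proportional to $\tilde\psi_i\,d\mathbb P_W$. This probability is carried by $\{|\tau|\le W:\tilde\psi_i(\tau)>0\}\subset U_i^{l_1}(p_1)$. So there is $\tau\in U_i^{l_1}(p_1)$, $|\tau|\le W$, with $\Sigma(\tau)\ge(l_2-l)M_*-4C_3c_1^{-2}$. Fix it.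

\emph{Choice of $h$.} Let
\[
z_j(h)=\bar\xi x_j(e^{in_j\tau}-1)(e^{in_jh}-1),\qquad w(h)=\tfrac12\sum_{m_{i,l'}<j\le m_{i,l}}|z_j(h)|^2 .
\]
For $j>m_{i,l_2}$ we have $W_{i,l_2}n_j\ge A\ge1$, so the mean of $|e^{in_jh}-1|^2$ under $\mathbb P_{W_{i,l_2}}$ is $2-2\hat\omega(W_{i,l_2}n_j)\ge c_\omega$. Keeping only these $j$, the mean of $w$ is at least $\frac12|\xi|^2c_\omega\Sigma(\tau)\ge w_0$, so $w(h)\ge w_0$ for some $|h|\le W_{i,l_2}$. As $w$ is continuous and $w(0)=0$, there is $h$ with $|h|\le W_{i,l_2}$ and $w(h)=w_0$. Fix it and write $z_j=z_j(h)$.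

\emph{The contradiction.} We have $Z_\tau(u+h)-Z_\tau(u)=\Delta(u)+\Delta^{\rm low}(u)$ with
\[
\Delta(u)=\sum_{m_{i,l'}<j\le m_{i,l}}\operatorname{Re}(z_je^{in_ju}),\qquad\Delta^{\rm low}(u)=\sum_{j\le m_{i,l'}}\operatorname{Re}(z_je^{in_ju}).
\]
By \eqref{eq:lip}, $|\Delta^{\rm low}|\le2|\xi||h|\Lambda/W\le2|\xi|\Lambda\lambda^{-(l'-l_2)}\le\kappa$. For $|u|\le bW$ both $u$ and $u+h$ lie in $[-(b+1)W,(b+1)W]$. By Lemma~\ref{lem:step3}, outside a set of measure $4\varrho W$ of such $u$ we have $|e^{i\Delta(u)}-1|<3\kappa+3\kappa+\kappa=7\kappa$. The density $\phi_W$ is at most $1/W$ and gives mass at most $2/b$ to $|u|>bW$. Hence, by \eqref{eq:consts},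
\[
\int\phi_W|e^{i\Delta}-1|^2\le49\kappa^2+4\Big(\frac2b+4\varrho\Big)\le\frac38w_0 .
\]
On the other hand, Lemma~\ref{lem:moments}(b) applies to $\Delta$ with $W=W_{i,l'}$ and $w=w_0$, and $|e^{i\Delta}-1|^2\ge\Delta^2-\frac1{12}\Delta^4$, so
\[
\int\phi_W|e^{i\Delta}-1|^2\ge w_0-\frac{C_2w_0^2}{12}=\frac12w_0 .
\]
This contradiction proves that $\mathcal D_\infty=\mathbb C$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Suppose that the theorem fails, and make the constructions of Section~\ref{sec:base}. If $v(l)>0$ for some $l\ge1$, Proposition~\ref{prop:gauss} contradicts Lemma~\ref{lem:avoid}. Otherwise \eqref{eq:case0} holds. Then $\mathcal D_0\ne\emptyset$ by Lemma~\ref{lem:llt}, and Propositions~\ref{prop:group} and~\ref{prop:all} give $\mathcal D_0\supset\mathcal D_0+\mathbb C=\mathbb C$. In particular $d\in\mathcal D_0$, so $G^0(1;d,\varepsilon/2)$ is $l'$-positive for some $l'$. It is contained in $\{\tau:|Q_i^0(\tau)-d|<\varepsilon/2\}$, which again contradicts Lemma~\ref{lem:avoid}.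
\end{proof}

\section{Logarithmically growing coefficients}\label{sec:log}

The bound $|a_j|\le1$ entered the proof through Theorem~\ref{thm:coarse}, through the Lipschitz estimates based on \eqref{eq:lip}, through the upper bound $M_*+1$ for the variance of a block, and through the smallness of $|\xi||c_j|$ in Lemma~\ref{lem:char}. The following example shows that it cannot be relaxed to $a_j=(\log(j+2))^{1/2+\delta}$. We choose frequencies that grow so fast that the relations $\sum q_kn_k=0$ have negligible weight; then the estimate $O(1/V_N)$ of the independent model holds, and $\sum1/V_N<\infty$.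

\begin{proposition}\label{prop:log}
For every $\delta>0$ there is a lacunary sequence $(n_j)$ such that, with $a_j=(\log(j+2))^{1/2+\delta}$, one has $|s_N(t)|\to\infty$ for almost every $t$.
\end{proposition}

\begin{proof}
Constants may depend on $\delta$. Write $r_j=a_j$; this sequence is increasing and $r_j\ge1$. For $N/2\le k\le N$ we have $(k+2)^2\ge N+2$, so $r_k/r_N\ge2^{-1/2-\delta}$. Hence $cN(\log N)^{1+2\delta}\le V_N\le Nr_N^2$, and $\sum1/V_N<\infty$.

\emph{The frequencies.} Let $n_1=1$. For $j\ge1$ choose $Q_j\in\mathbb N$ with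
\[
\sum_{q\in\mathbb Z^{j+1},\ \max_{k\le j}|q_k|>Q_j}\ \prod_{k\le j+1}\ \sup_{|\xi|\le1}|J_{q_k}(r_k|\xi|)|\le4^{-j},
\]
which is possible because by \eqref{eq:JA} the sum over all of $\mathbb Z^{j+1}$ converges, and let $n_{j+1}=2(jQ_j+1)n_j$. This sequence is lacunary with $\lambda=2$.

\emph{The characteristic function.} Let $t$ be uniformly distributed on $[0,2\pi]$. By \eqref{eq:JA},
\[
\mathbb Ee^{i\langle\xi,s_N\rangle}=\sum_{q\in\mathbb Z^N:\ \sum q_kn_k=0}u_q\prod_{k\le N}J_{q_k}(r_k|\xi|),\qquad|u_q|=1 .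
\]
If $q\ne0$ occurs here and its last nonzero coordinate has index $j+1$, then $j\ge1$ and $n_{j+1}\le|\sum_{k\le j}q_kn_k|\le jn_j\max_{k\le j}|q_k|$, so $\max_{k\le j}|q_k|>Q_j$. Grouping the terms by $j$, we get for $|\xi|\le1$
\[
|\mathbb Ee^{i\langle\xi,s_N\rangle}|\le\Pi_0(\xi)+\sum_{j=1}^{N-1}4^{-j}\Pi_{j+1}(\xi),\qquad\Pi_j(\xi)=\prod_{j<k\le N}|J_0(r_k|\xi|)|\le1 .
\]
We have $|J_0(x)|\le e^{-c\min(1,x^2)}$ for $x\ge0$. For $x\le\frac12$ this is \eqref{eq:J0}. For $x\ge\frac12$, note that $J_0(x)=\frac1{2\pi}\int_0^{2\pi}e^{ix\cos\varphi}d\varphi$ is the characteristic function of a law with a density, so it is continuous, has modulus less than $1$ for $x\ne0$, and tends to $0$; hence $\sup_{x\ge1/2}|J_0(x)|<1$.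

Let $0\le j\le N/2$. On $|\xi|\le1/r_N$ all $r_k|\xi|\le1$, so $\Pi_j(\xi)\le e^{-c|\xi|^2(V_N-V_j)}$, and the integral over this disc is at most $C/(V_N-V_j)$. The sum $V_N-V_j$ has at least $j$ terms, each at least $r_j^2$, so $V_N-V_j\ge V_j$ and $V_N-V_j\ge V_N/2$. On $1/r_N\le|\xi|\le1$ we have $r_k|\xi|\ge2^{-1/2-\delta}$ for the at least $N/2$ indices $k$ with $N/2<k\le N$, so $\Pi_j\le e^{-cN}\le C/V_N$. Thus $\int_{|\xi|\le1}\Pi_j\,d\xi\le C/V_N$. The terms with $j+1>N/2$ contribute at most $\pi\sum_{j>N/2-1}4^{-j}\le C2^{-N}\le C/V_N$ to the integral. Altogether $\int_{|\xi|\le1}|\mathbb Ee^{i\langle\xi,s_N\rangle}|\,d\xi\le C/V_N$.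

\emph{Escape to infinity.} Take a Schwartz function $g\ge0$ with $g(0)>0$ and $\hat g$ supported in $|\xi|\le1$, for example $g=|u|^2$ where $\hat u\ge0$ is smooth, nonzero and supported in $|\xi|\le\frac12$. Then $g\ge c$ on some disc $B(0,\rho_*)$, and by Fourier inversion, for every $z\in\mathbb C$,
\[
\mathbb P(|s_N-z|<\rho_*)\le c^{-1}\mathbb Eg(s_N-z)\le C\|\hat g\|_\infty\int_{|\xi|\le1}|\mathbb Ee^{i\langle\xi,s_N\rangle}|\,d\xi\le C/V_N .
\]
Covering $B(0,\rho)$ by finitely many discs of radius $\rho_*$ gives $\mathbb P(|s_N|<\rho)\le C_\rho/V_N$. By the Borel--Cantelli lemma, for each $\rho\in\mathbb N$ and almost every $t$ we have $|s_N(t)|\ge\rho$ for all large $N$. Hence $|s_N(t)|\to\infty$ for almost every $t\in[0,2\pi]$, and by periodicity for almost every $t\in\mathbb R$.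
\end{proof}
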